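\title{The binomial transformation is weakly mixing}

\begin{abstract}
The binomial transformation is a measure-preserving map of the unit interval built by cutting and stacking, with stacks of heights $\binom nk$. We prove that it is weakly mixing with respect to Lebesgue measure and, more generally, with respect to every nondegenerate Bernoulli measure on the binary digits. The question reduces to a statement about Pascal's triangle: if $\theta$ is a real number that is not an integer and $S_n$ is the number of ones among the first $n$ digits, then $\sum_n\|\theta\binom n{S_n}\|^2=\infty$ almost surely. To prove this we attach to the fractional parts of $\theta\binom nk$ an integer-valued defect that obeys Pascal's rule wherever the fractional parts are small. An energy estimate and a divisibility property force the defect to vanish in a box of side $\sqrt N$, a continuation lemma carries the vanishing along a tube of width $\log N$ around a path, and Lucas' theorem finishes the proof.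
\end{abstract}

\section{Introduction}\label{sec:intro}

\subsection{The transformation}

Let $X=[0,1)$. For a dyadic interval $I=[a,a+2^{-n})$ let $l(I)=[a,a+2^{-n-1})$ and $r(I)=[a+2^{-n-1},a+2^{-n})$ be its left and right halves. At step $n$ of the construction, the $2^n$ dyadic intervals of length $2^{-n}$ are arranged in $n+1$ \emph{stacks}, indexed by $k=0,1,\dots,n$. Stack $k$ consists of intervals $B^{(n)}_{k,i}$, $0\le i<\binom nk$; we call $i$ the \emph{index} of the interval and think of it as the height above the bottom of the stack. At step $0$ there is one stack, $B^{(0)}_{0,0}=X$. To pass from step $n$ to step $n+1$, cut every stack into its left and right halves and put the right half of stack $k-1$ on top of the left half of stack $k$: for $0\le k\le n+1$,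
\[
B^{(n+1)}_{k,i}=
\begin{cases}
l\big(B^{(n)}_{k,i}\big), & 0\le i<\binom nk,\\[4pt]
r\big(B^{(n)}_{k-1,\,i-\binom nk}\big), & \binom nk\le i<\binom{n+1}k,
\end{cases}
\]
with $\binom n{-1}=\binom n{n+1}=0$. Let $T_n$ be the map that translates $B^{(n)}_{k,i}$ onto $B^{(n)}_{k,i+1}$ for $0\le i<\binom nk-1$; it is not defined on the top interval of each stack. Since left halves and right halves keep their order, $T_{n+1}$ extends $T_n$. The \emph{binomial transformation} $T$ is the common extension of all the $T_n$.

Write $x=\sum_{m\ge1}x_m2^{-m}$ with $x_m\in\{0,1\}$ and $S_n=x_1+\dots+x_n$. A dyadic interval of length $2^{-n}$ is a cylinder $[w]$, the set of $x$ whose first $n$ digits form the word $w\in\{0,1\}^n$, and $l([w])=[w0]$, $r([w])=[w1]$. By induction on $n$, stack $k$ at step $n$ consists of the words of length $n$ with digit sum $k$. Listed from bottom to top, the stacks at steps $2$ and $3$ are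
\[
(00),\ (10,\,01),\ (11)\qquad\text{and}\qquad(000),\ (100,\,010,\,001),\ (110,\,101,\,011),\ (111).
\]
Thus $T$ replaces the prefix $010$ by $001$, the prefix $110$ by $101$, and so on, and keeps the remaining digits.

For $0<\alpha<1$ let $\mu_\alpha$ be the probability measure on $X$ under which the digits $x_1,x_2,\dots$ are independent with $\mu_\alpha(x_m=1)=\alpha$. Lebesgue measure is $\mu_{1/2}$. The map $T$ is defined and invertible off a countable set, it preserves each $\mu_\alpha$, and it is \emph{ergodic} for each $\mu_\alpha$: every measurable $f$ with $f\circ T=f$ almost everywhere is almost everywhere constant. We prove these facts in Lemma~\ref{lem:basic}.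

\subsection{The question and the results}

A complex number $\lambda$ is an \emph{eigenvalue} of $T$ with respect to $\mu_\alpha$ if $f\circ T=\lambda f$ almost everywhere for some nonzero $f\in L^2(\mu_\alpha)$. Comparing norms gives $|\lambda|=1$, so $\lambda=e^{2\pi i\theta}$ with $\theta$ real; the eigenvalue is \emph{rational} or \emph{irrational} according to $\theta$. The constants give the eigenvalue $1$. The map $T$ is \emph{weakly mixing} if it has no nonconstant eigenfunction; for ergodic $T$ this means that $1$ is the only eigenvalue. An eigenfunction of modulus one is a clock: an observable with values in the circle that $T$ advances by the fixed angle $2\pi\theta$. Weak mixing says that the system contains no clock.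

For Lebesgue measure it is known that $T$ is ergodic and has no rational eigenvalue other than $1$, that is, $T$ is totally ergodic. Whether $T$ is weakly mixing, equivalently whether it has an irrational eigenvalue, has been posed as an open problem. The answer is yes, $T$ is weakly mixing.

\begin{theorem}\label{thm:wm}
The binomial transformation $T$ is weakly mixing with respect to Lebesgue measure. More generally, $T$ is weakly mixing with respect to $\mu_\alpha$ for every $0<\alpha<1$.
\end{theorem}

We write $\|x\|$ for the distance from $x\in\mathbb R$ to $\mathbb Z$. Theorem~\ref{thm:wm} follows from a statement about binomial coefficients along a random path in Pascal's triangle.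

\begin{theorem}\label{thm:div}
Let $\theta\in\mathbb R\setminus\mathbb Z$ and $0<\alpha<1$. Then
\[
\sum_{n\ge0}\Big\|\theta\binom n{S_n}\Big\|^2=\infty\qquad\mu_\alpha\text{-almost surely.}
\]
\end{theorem}

The proof does not use total ergodicity. The reader interested only in Lebesgue measure may put $\alpha=\frac12$ throughout.

\subsection{What the heights of the stacks suggest}\label{sec:guess}

An eigenfunction is multiplied by $\lambda$ from one level of a stack to the next, so it can exist only if the heights of the stacks are compatible with $\lambda$. Consider for comparison the construction with a single stack, in which the right half is always put on top of the left half. The heights are $2^n$, and the top level at step $m$ is mapped to the bottom level. If $\lambda^{2^m}=1$, the function equal to $\lambda^i$ on level $i$ at step $m$ is an eigenfunction. For the binomial transformation the point $x$ lies at step $n$ in a stack of height $\binom n{S_n}$, and one expects an eigenvalue $e^{2\pi i\theta}$ to force $\theta\binom n{S_n}$ to approach the integers. Proposition~\ref{prop:reduction}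 makes this precise: the series in Theorem~\ref{thm:div} must converge.

For rational $\theta$ this is excluded by Lucas' theorem: if $p$ is prime and $n=\sum n_ip^i$, $k=\sum k_ip^i$ are the expansions in base $p$, then $\binom nk\equiv\prod_i\binom{n_i}{k_i}\pmod p$. We shall use the following consequence.

\begin{lemma}\label{lem:lucas}
Let $p$ be a prime, $e\ge0$, $1\le a\le p-1$ and $n=ap^e-1$. Then $p\nmid\binom nk$ for all $0\le k\le n$.
\end{lemma}

\begin{proof}
In base $p$, $n$ has the digit $a-1$ at place $e$ and the digit $p-1$ at the places below. Since $k<ap^e$, the digit of $k$ at place $e$ is at most $a-1$ and the higher digits vanish. So $k_i\le n_i<p$ for all $i$, and no factor $\binom{n_i}{k_i}$ is divisible by $p$.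
\end{proof}

Let $\theta=r/q$ in lowest terms with $q>1$ and let $p$ be a prime factor of $q$. In row $n=p^e-1$ the prime $p$ does not divide $r\binom nk$, so $\|\theta\binom nk\|\ge1/q$ for every $k$. Hence the series in Theorem~\ref{thm:div} diverges for every $x$.

For irrational $\theta$ no such row is available, and two soft arguments do not suffice. A statement for almost every $\theta$ is useless: eigenfunctions of distinct eigenvalues are orthogonal, so all but countably many $\theta$ are excluded from the start. Exponential growth of the heights does not help either. If $F_n$ are the Fibonacci numbers ($F_0=0$, $F_1=1$) and $\varphi$ is the golden ratio, then $F_{n+1}-\varphi F_n=(-1/\varphi)^n$, because both sides satisfy the Fibonacci recurrence and agree for $n=0,1$; thus $\sum_n\|\varphi F_n\|^2<\infty$. An additive recurrence alone can therefore coexist with an irrational $\theta$. Binomial coefficients, however, satisfy two relations,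
\begin{equation}\label{eq:two}
\binom{n+1}{k+1}=\binom nk+\binom n{k+1},\qquad (k+1)\binom n{k+1}=(n-k)\binom nk,
\end{equation}
and the second has coefficients that change with the position. It is hard to see how small fractional parts could respect both, so one guesses that $T$ is weakly mixing. The proof plays the two relations against each other.

Section~\ref{sec:reduction} deduces Theorem~\ref{thm:wm} from Theorem~\ref{thm:div}. Section~\ref{sec:idea} explains the idea of the proof of Theorem~\ref{thm:div} and splits it into a deterministic criterion, proved in Sections~\ref{sec:rigid}--\ref{sec:slab}, and a probabilistic existence statement, proved in Section~\ref{sec:walk}. Throughout, $\alpha\in(0,1)$ is fixed, $\bar\alpha=1-\alpha$, the symbols $\mathbf P,\mathbf E$ refer to $\mu_\alpha$, and $\mathcal F_n$ is the $\sigma$-field generated by $x_1,\dots,x_n$.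

\section{From eigenvalues to binomial coefficients}\label{sec:reduction}

We use two standard facts. \emph{Hewitt--Savage zero-one law:} an event that is invariant under all permutations of finitely many coordinates of an i.i.d.\ sequence has probability $0$ or $1$. \emph{L\'evy's theorem:} if $Y$ is an integrable function on $X$, then $\mathbf E(Y|\mathcal F_n)\to Y$ almost surely.

Let $X_0$ be the set of points whose digits are not eventually constant. Its complement is countable and $\mu_\alpha$ has no atoms, so $\mu_\alpha(X_0)=1$. In terms of words the construction reads as follows: if $w$ has length $n$, digit sum $k$ and index $i$, then at step $n+1$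
\begin{equation}\label{eq:index}
w0\ \text{has index } i\ \text{in stack }k,\qquad w1\ \text{has index } i+\tbinom n{k+1}\ \text{in stack }k+1.
\end{equation}

\begin{lemma}\label{lem:basic}
The map $T$ is a bijection of $X_0$. If $w,w'$ lie in the same stack and have indices $i<i'$, then $T^{i'-i}$ maps $[w]\cap X_0$ onto $[w']\cap X_0$ by replacing the prefix $w$ with $w'$ and keeping the other digits. The map $T$ preserves $\mu_\alpha$ and is ergodic.
\end{lemma}

\begin{proof}
By \eqref{eq:index} and induction, the bottom word of stack $k$ at step $n$ is $1^k0^{n-k}$ and the top word is $0^{n-k}1^k$. If every prefix of $x$ is a top word, the pattern $10$ does not occur in $x$, so $x\notin X_0$. Hence every $x\in X_0$ lies in the domain of some $T_n$. A translation of one cylinder of length $n$ onto another exchanges the prefix and keeps the tail, so $Tx\in X_0$, and the second assertion follows by iteration. Any two points of $X_0$ lie in the domain of a common $T_n$, which is injective; so $T$ is injective. If every prefix of $y$ is a bottom word, the pattern $01$ does not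 occur in $y$; so every $y\in X_0$ lies in the image of some $T_n$, and its preimage has the same tail.

All cylinders in stack $k$ at step $n$ have measure $\alpha^k\bar\alpha^{\,n-k}$, and the digits after place $n$ are independent of the prefix. So exchanging prefixes within a stack preserves $\mu_\alpha$. Each $T_n$ is a measure-preserving injection, the domains increase to a set of full measure, and therefore $T$ preserves $\mu_\alpha$.

Let $f\circ T=f$ almost everywhere, and let $\pi$ be a permutation of the first $n$ digits. It maps each cylinder of length $n$ to a cylinder in the same stack and keeps the tail, so on that cylinder it is a power of $T$. Hence $f\circ\pi=f$ almost everywhere. The group of finite permutations is countable, so the set $X_1$ of $x\in X_0$ with $f(\pi x)=f(x)$ for all $\pi$ has full measure, and it is invariant under the group. For each Borel set $D\subset\mathbb C$ the event $\{x\in X_1:f(x)\in D\}$ is invariant, so it has probability $0$ or $1$. Thus $f$ is almost everywhere constant.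
\end{proof}

The height $\binom nk$ can be read off from a swap of two adjacent digits. Let $w$ have length $n$, digit sum $k$ and index $i$. By \eqref{eq:index}, $w01$ has index $i+\binom{n+1}{k+1}$ and $w10$ has index $i+\binom n{k+1}$, both in stack $k+1$ at step $n+2$. The difference of the indices is $\binom nk$. For large $n$ an eigenfunction is nearly determined by the first $n$ digits, so it takes nearly the same values on $[w01]$ and $[w10]$, and $\lambda^{\binom nk}$ must be close to $1$. Orthogonality of martingale differences measures how close.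

\begin{proposition}\label{prop:reduction}
If $e^{2\pi i\theta}$ is an eigenvalue of $T$ with respect to $\mu_\alpha$, then $\sum_{n\ge0}\|\theta\binom n{S_n}\|^2<\infty$ almost surely.
\end{proposition}

\begin{proof}
Let $f\circ T=\lambda f$ with $\lambda=e^{2\pi i\theta}$ and $f\ne0$. Then $|f|$ is invariant, hence constant, and we normalize $|f|=1$. Let $f_n=\mathbf E(f|\mathcal F_n)$. Then $|f_n|\le1$, and $|f_n|\to1$ almost surely by L\'evy's theorem. Let $g(n,k)$ be the value of $f_n$ on $B^{(n)}_{k,0}$. Since $T^i$ maps $B^{(n)}_{k,0}$ onto $B^{(n)}_{k,i}$ preserving measure and $f\circ T^i=\lambda^if$, the value of $f_n$ on $B^{(n)}_{k,i}$ is $\lambda^ig(n,k)$.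

Fix $w$ of length $n$ and digit sum $k$, and let $z_{01},z_{10}$ be the values of $f_{n+2}$ on $[w01]$ and $[w10]$. Then $z_{01}=\lambda^{\binom nk}z_{10}$ and $|z_{01}|=|z_{10}|=|g(n+2,k+1)|$. Each of the two cylinders has conditional probability $\alpha\bar\alpha$ in $[w]$. Using $|a|^2+|b|^2\ge\frac12|a-b|^2$ and $|1-e^{2\pi ix}|=2|\sin\pi x|\ge4\|x\|$, we obtain on $[w]$
\begin{align*}
\mathbf E\big(|f_{n+2}-f_n|^2\,\big|\,\mathcal F_n\big)&\ge\alpha\bar\alpha\big(|z_{01}-f_n|^2+|z_{10}-f_n|^2\big)\ge\tfrac12\alpha\bar\alpha\,|z_{01}-z_{10}|^2\\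
&\ge8\alpha\bar\alpha\,\big\|\theta\tbinom nk\big\|^2\,|g(n+2,k+1)|^2.
\end{align*}
The differences $f_{n+1}-f_n$ are orthogonal and the sum of their squared norms is at most $1$, so $\sum_n\mathbf E|f_{n+2}-f_n|^2\le2$. Therefore
\begin{equation}\label{eq:weighted}
\sum_n\big\|\theta\tbinom n{S_n}\big\|^2\,|g(n+2,S_n+1)|^2<\infty\qquad\text{almost surely.}
\end{equation}
It remains to remove the weight, which is the modulus of $f_{n+2}$ at a point next to the path and not always on it. The function $1-|f_{n+2}|$ is nonnegative and equals $1-|g(n+2,k+1)|$ on $[w01]\cup[w10]$; also $\mathbf E(|f_{n+2}|\,|\,\mathcal F_n)\ge|\mathbf E(f_{n+2}|\mathcal F_n)|=|f_n|$. Hence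
\[
2\alpha\bar\alpha\,\big(1-|g(n+2,S_n+1)|\big)\le\mathbf E\big(1-|f_{n+2}|\,\big|\,\mathcal F_n\big)\le1-|f_n|\longrightarrow0 .
\]
So $|g(n+2,S_n+1)|\to1$ almost surely, and \eqref{eq:weighted} gives the claim.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:wm} from Theorem~\ref{thm:div}]
If $e^{2\pi i\theta}$ is an eigenvalue, then $\theta\in\mathbb Z$ by Proposition~\ref{prop:reduction} and Theorem~\ref{thm:div}. So $1$ is the only eigenvalue, and its eigenfunctions are constant by Lemma~\ref{lem:basic}.
\end{proof}

\begin{remark}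
Theorem~\ref{thm:wm} covers every ergodic $T$-invariant probability measure $\nu$ on $X_0$. Indeed, all cylinders of a stack have the same $\nu$-measure, so the digits are exchangeable, and by de Finetti's theorem $\nu$ is a mixture of the measures $\mu_\alpha$, $0\le\alpha\le1$, the mixing measure being the law of $\lim S_n/n$. This limit is $T$-invariant, hence $\nu$-almost surely equal to a constant $\alpha$, and $\nu=\mu_\alpha$. The values $\alpha=0,1$ are excluded because $\nu(X_0)=1$. This remark is not used below.
\end{remark}

\section{Fractional parts and the integer defect}\label{sec:idea}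

\subsection{The functions $u$ and $w$}

Fix a real number $\theta$. We call $n$ the \emph{row} and $k$ the \emph{column} of the lattice point $(n,k)$. For $0\le k\le n$ let $u(n,k)\in[-\frac12,\frac12)$ be the number with $u(n,k)\equiv\theta\binom nk\pmod1$, so that $|u(n,k)|=\|\theta\binom nk\|$. Both relations \eqref{eq:two} hold for $u$ modulo $1$. The first has coefficients $1$, so it holds exactly as soon as the three values are small. Let
\[
\mathcal E=\big\{(n,k):0\le k\le n,\ |u(n,k)|\ge\tfrac1{10}\big\}
\]
be the exceptional set. The second relation has coefficients of size $n$ and need not hold exactly off $\mathcal E$. We measure its failure by the \emph{defect}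
\[
w(n,k)=(k+1)\,u(n,k+1)-(n-k)\,u(n,k)\qquad(0\le k<n).
\]
Since $(k+1)+(n-k)=n+1$,
\begin{equation}\label{eq:wbound}
|w(n,k)|\le(n+1)\max\big(|u(n,k)|,|u(n,k+1)|\big).
\end{equation}

\begin{lemma}\label{lem:algebra}
\begin{itemize}
\item[(a)] $w(n,k)$ is an integer. If $m$ divides both $n+1$ and $k+1$, then $m$ divides $w(n,k)$.
\item[(b)] If $(n,k)$, $(n,k+1)$, $(n+1,k+1)$ are not in $\mathcal E$, then $u(n+1,k+1)=u(n,k)+u(n,k+1)$.
\item[(c)] Let $0\le k\le n-2$. If $(n,k)$, $(n,k+1)$, $(n,k+2)$, $(n+1,k+1)$, $(n+1,k+2)$ are not in $\mathcal E$, then $w$ obeys Pascal's rule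
\[
w(n+1,k+1)=w(n,k)+w(n,k+1).
\]
The five points are exactly the arguments of $u$ that occur in these three values of $w$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) Write $k+1=ma$ and $n-k=(n+1)-(k+1)=mb$. Dividing the second relation in \eqref{eq:two} by $m$ gives $a\binom n{k+1}=b\binom nk$. Hence $a\,u(n,k+1)-b\,u(n,k)\equiv\theta\big(a\binom n{k+1}-b\binom nk\big)=0\pmod1$, and $w(n,k)$ is $m$ times this integer. The case $m=1$ gives integrality.

(b) The difference of the two sides is an integer of absolute value less than $\frac3{10}$.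

(c) By (b), the left side is
\[
(k+2)\big(u(n,k+1)+u(n,k+2)\big)-(n-k)\big(u(n,k)+u(n,k+1)\big).
\]
The right side is
\[
(k+1)u(n,k+1)-(n-k)u(n,k)+(k+2)u(n,k+2)-(n-k-1)u(n,k+1).
\]
In both, $u(n,k)$ has coefficient $-(n-k)$, $u(n,k+1)$ has coefficient $2k+2-n$, and $u(n,k+2)$ has coefficient $k+2$.
\end{proof}

\subsection{A small case}

When the fractional parts are smaller than $1/(n+1)$, the bound \eqref{eq:wbound} and integrality give $w=0$, and the whole mechanism is visible in three rows.

\begin{example}\label{ex:small}
Suppose that $\|m\theta\|<\frac17$ for the five numbers $m=4,6,10,15,20$, which are $\binom41$, $\binom42$, $\binom52=\binom53$, $\binom62$, $\binom63$. We claim that $\|\theta\|<\frac1{140}$.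

The integer $w(4,1)=2u(4,2)-3u(4,1)$ has absolute value less than $\frac57$, so it vanishes, and $u(4,1)=4\tau$, $u(4,2)=6\tau$ for a real number $\tau$. An integer of absolute value less than $\frac37$ is zero, so Pascal's rule holds exactly: $u(5,2)=4\tau+6\tau=10\tau=u(5,3)$ and $u(6,3)=20\tau$. The integer $w(6,2)=3u(6,3)-4u(6,2)$ has absolute value less than $1$, so $u(6,2)=15\tau$. Thus $u=\tau\binom nk$ at all these points, with one and the same $\tau$, and $\xi=\theta-\tau$ satisfies $m\xi\in\mathbb Z$ for the five values of $m$. Then $\xi=4\cdot4\xi-15\xi\in\mathbb Z$, and $\|\theta\|\le|\tau|=|u(6,3)|/20<\frac1{140}$.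

Without the odd entry $15$ the conclusion fails, as $\theta=\frac12$ shows. In general we cannot inspect the entries, and we shall follow the path until it crosses one of the rows of Lemma~\ref{lem:lucas}; for $p=2$ the next such row here is row $7$.
\end{example}

The example has three steps: $w=0$ makes $u$ proportional to the binomial coefficients within a row, Pascal's rule makes the factor $\tau$ independent of the row, and the absence of a common divisor makes $\theta-\tau$ an integer. Since the binomial coefficients are large and $u$ is bounded, $\tau$ is tiny.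

\subsection{The difficulty and the plan}

The hypothesis that $\sum_nu(n,S_n)^2$ converges is far weaker than $|u|<1/(n+1)$. The following heuristic count, which is not part of the proof, explains the objects we introduce. Suppose the rows $N\le n<4N$ contribute an expected amount $\varepsilon$ to the series. The walk is spread over about $\sqrt N$ columns, so $u^2$ has average about $\varepsilon/N$ in a region of about $N$ rows and $\sqrt N$ columns. Then \eqref{eq:wbound} gives only $|w|\lesssim\sqrt{\varepsilon N}$, and $w=0$ needs a proof. Moreover, the walk hits a given point of the region with probability about $1/\sqrt N$, so the region may contain about $\varepsilon\sqrt N$ points of $\mathcal E$, at which Pascal's rule for $w$ breaks down. There are two ways to avoid them.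
\begin{itemize}
\item Cut the region into about $\sqrt N$ \emph{slabs} of size $\sqrt N\times\sqrt N$. In a good slab $\sum u^2\lesssim\varepsilon$ and $\sum w^2\lesssim\varepsilon N^2$. Up to a sign, a solution of Pascal's rule is discrete harmonic, and each difference of a harmonic function gains a factor $1/N$ in the sum of squares. Second differences of $w$ are integers whose squares sum to less than $1$. From this we get $w=0$ in the middle of the slab (Section~\ref{sec:slab}).
\item A slab has only $\sqrt N$ rows, while a row as in Lemma~\ref{lem:lucas} is guaranteed only in a range of the order of $N$ rows. So we follow a single path and ask that a thin \emph{tube} around it avoid $\mathcal E$. An integer solution of Pascal's rule bounded by $N$ that vanishes at the start of a tube of width $C\log N$ vanishes along the tube (Section~\ref{sec:tube}). The probability that such a tube meets $\mathcal E$ is at most about $\varepsilon\log N$. For $N=4^j$ this is small for infinitely many $j$, because the contributions $\varepsilon$ of the scales are summable and $\sum1/j$ is not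 (Section~\ref{sec:walk}).
\end{itemize}

We now fix the notation; see Figure~\ref{fig:plan}. For an integer $j\ge1$ put
\[
\rho=2^j,\qquad N=4^j=\rho^2,\qquad d=\lceil3\log N\rceil
\]
(natural logarithm). Then $(3/2)^d\ge N^{3\log(3/2)}>N$ and $d=O(j)$. A \emph{slab} at scale $j$ is a set
\[
Q=\big\{(n,k)\in\mathbb Z^2:\ t\le n\le t+\rho-1,\ |k-\alpha n|\le4\rho\big\}
\]
where the integer $t$, the first row, satisfies $1.2N\le t$ and $t+\rho-1\le1.4N$. Its \emph{middle row} is $t^*=t+\rho/2$. For large $j$ every slab lies in the region $0<k<n$. A \emph{path} is a sequence of integers $(s_n)$, indexed by consecutive integers, with $s_{n+1}-s_n\in\{0,1\}$. The \emph{tube} of a path $(s_n)_{t^*\le n\le3N}$ is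
\[
\mathcal T=\big\{(n,k)\in\mathbb Z^2:\ t^*\le n\le3N,\ |k-s_n|\le8d\big\}.
\]

\begin{figure}[ht]
\centering
\begin{tikzpicture}[xscale=0.9,yscale=0.75]
\fill[gray!15] (1.55,-1.75) rectangle (2.05,1.75);
\draw (1.2,-2) rectangle (2.4,2);
\draw[line width=11pt,gray!45,line join=round] plot[smooth] coordinates {(1.8,0.6) (3,1.1) (4.2,0.3) (5.5,0.8) (7,-0.4) (8.5,-0.9) (10,-0.1) (12,0.5)};
\draw[thick] plot[smooth] coordinates {(1.8,0.6) (3,1.1) (4.2,0.3) (5.5,0.8) (7,-0.4) (8.5,-0.9) (10,-0.1) (12,0.5)};
\draw[->] (0,-2.5) -- (12.6,-2.5) node[right] {$n$};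
\draw[->] (0,-2.5) -- (0,2.4) node[above] {$k-\alpha n$};
\draw[dashed] (7.6,-2.5) -- (7.6,2);
\node[below] at (0,-2.5) {$N$};
\node[below] at (1.8,-2.5) {$t^*$};
\node[below] at (7.6,-2.5) {$ap^e-1$};
\node[below] at (12,-2.5) {$3N$};
\node[above] at (1.8,2) {$Q$};
\node at (10.6,1) {$\mathcal T$};
\end{tikzpicture}
\caption{The regions of Pascal's triangle used at scale $N$, in the coordinates $(n,k-\alpha n)$ and not to scale. The slab $Q$ has $\sqrt N$ rows and about $8\sqrt N$ columns; the defect $w$ is first shown to vanish in its shaded middle part. The vanishing then propagates along the tube $\mathcal T$, of width of order $\log N$, around a path from row $t^*\le1.4N$ to row $3N$. For each prime $p$ the path crosses a row $ap^e-1$ in which no binomial coefficient is divisible by $p$.}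
\label{fig:plan}
\end{figure}

\begin{proposition}[Criterion]\label{prop:criterion}
There are $\delta_0>0$ and $j_0$, depending only on $\alpha$, with the following property. Let $\theta\in\mathbb R$ and $j\ge j_0$. Suppose there are a slab $Q$ at scale $j$ with $\sum_{(n,k)\in Q}u(n,k)^2\le\delta_0$ and a path $(s_n)_{t^*\le n\le3N}$ with $|s_{t^*}-\alpha t^*|\le3\rho$ and $\mathcal T\cap\mathcal E=\emptyset$. Then $\|\theta\|<\frac1{30N}$.
\end{proposition}

\begin{proposition}[Existence]\label{prop:existence}
Let $\theta\in\mathbb R$, $\delta>0$, and suppose that $Z=\sum_{n\ge0}u(n,S_n)^2$ is finite almost surely. Then for infinitely many $j$ there are a slab $Q$ at scale $j$ with $\sum_{(n,k)\in Q}u(n,k)^2\le\delta$ and a path $(s_n)_{t^*\le n\le3N}$ with $|s_{t^*}-\alpha t^*|\le3\rho$ and $\mathcal T\cap\mathcal E=\emptyset$.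
\end{proposition}

\begin{proof}[Proof of Theorem~\ref{thm:div} from Propositions~\ref{prop:criterion} and~\ref{prop:existence}]
Suppose that $Z<\infty$ with positive probability. A finite permutation of the digits changes only finitely many $S_n$, so the event $\{Z<\infty\}$ is invariant under finite permutations, and $Z<\infty$ almost surely by the Hewitt--Savage law. The two propositions, with $\delta=\delta_0$, give $\|\theta\|<\frac1{30\cdot4^j}$ for infinitely many $j$. Hence $\theta\in\mathbb Z$.
\end{proof}

The hypothesis $\theta\notin\mathbb Z$ enters only in this last line. The hypothesis $0<\alpha<1$ keeps the slab and the tube away from the edges of the triangle, and in Section~\ref{sec:walk} it makes the walk spread over $\sqrt N$ columns.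

\section{Rigidity along a path}\label{sec:rigid}

We begin with the last step, which is Example~\ref{ex:small} in general.

\begin{proposition}\label{prop:rigid}
Let $N\ge6$ and $t^*\le1.4N$ be integers and let $(s_n)_{t^*\le n\le3N}$ be a path with $1\le s_n\le n-1$. Suppose that for all $t^*\le n\le3N$ the points $(n,s_n)$ and $(n,s_n+1)$ are not in $\mathcal E$ and $w(n,s_n)=0$. Then $\|\theta\|<\frac1{30N}$.
\end{proposition}

\begin{proof}
Define $\tau_n$ by $u(n,s_n)=\tau_n\binom n{s_n}$. The equation $w(n,s_n)=0$ and the second relation in \eqref{eq:two} give $u(n,s_n+1)=\tau_n\binom n{s_n+1}$. Let $n<3N$. The column $s_n+1$ is $s_{n+1}$ or $s_{n+1}+1$, so $(n+1,s_n+1)\notin\mathcal E$ and $u(n+1,s_n+1)=\tau_{n+1}\binom{n+1}{s_n+1}$. By Lemma~\ref{lem:algebra}(b),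
\[
u(n+1,s_n+1)=u(n,s_n)+u(n,s_n+1)=\tau_n\binom{n+1}{s_n+1}.
\]
So $\tau_{n+1}=\tau_n$, and all $\tau_n$ equal one number $\tau$. With $\xi=\theta-\tau$ we have $\xi\binom n{s_n}\in\mathbb Z$ for $t^*\le n\le3N$. Hence $\xi$ is rational, and its denominator $q$ in lowest terms divides $\binom n{s_n}$ for all these $n$.

Suppose a prime $p$ divides $q$. Let $p^e$, $e\ge0$, be the largest power of $p$ with $p^e\le3N+1$, and put $a=\lfloor(3N+1)/p^e\rfloor$, so that $1\le a\le p-1$. Adding $ap^e\ge p^e$ and $ap^e>3N+1-p^e$ gives $ap^e>(3N+1)/2$. So $n^*=ap^e-1$ satisfies $n^*\le3N$ and $n^*>1.5N-\frac12>1.4N\ge t^*$. By Lemma~\ref{lem:lucas}, $p\nmid\binom{n^*}{s_{n^*}}$, which contradicts $p\mid q$. Thus $q=1$, $\xi\in\mathbb Z$ and $\|\theta\|\le|\tau|$. Since $1\le s_{3N}\le3N-1$, we have $\binom{3N}{s_{3N}}\ge3N$, and $|\tau|=|u(3N,s_{3N})|/\binom{3N}{s_{3N}}<\frac1{30N}$.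
\end{proof}

The path must be long: for $p=2$ the rows of Lemma~\ref{lem:lucas} are the rows $2^e-1$, so a range of rows is sure to contain one only if its last row is about twice its first. This is why the tube runs from at most $1.4N$ to $3N$.

\section{Propagation of zeros along a tube}\label{sec:tube}

Suppose a solution of Pascal's rule vanishes on an interval of row $m$. The rule gives zeros in row $m+1$ only on an interval with one point less. To keep a band of zeros of constant width around a path we must recover one point in each row, and the rule alone cannot do this. What recovers it is that a bounded integer solution cannot start to be nonzero next to a long column of zeros. The smallest case shows why. Let $|F|\le1$ on four consecutive rows, and let column $\kappa$ vanish. Then column $\kappa+1$ is a constant $x$, column $\kappa+2$ is an arithmetic progression with difference $x$, and comparing its first and last terms gives $|3x|\le2$. So the integer $x$ is zero. Going $d$ columns further improves the ratio $\frac23$ to $(\frac23)^d$.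

\begin{lemma}[Continuation]\label{lem:cont}
Let $N,d\ge1$ with $(3/2)^d>N$, and let $b-a\ge3d$. Let $F$ be an integer-valued function on the rectangle $a\le n\le b$, $\kappa\le k\le\kappa+d+1$, with $|F|\le N$ and $F(n+1,k+1)=F(n,k)+F(n,k+1)$ whenever the three points lie in the rectangle. If $F(n,\kappa)=0$ for $a\le n\le b-1$, then $F(n,\kappa+1)=0$ for $a\le n\le b$.
\end{lemma}

\begin{proof}
Let $\varphi_l(i)=F(a+i,\kappa+l)$ for $0\le i\le b-a$, and let $\sigma$ be the shift $\sigma\varphi(i)=\varphi(i+1)$. Pascal's rule says $(\sigma-1)\varphi_{l+1}(i)=\varphi_l(i)$ for $0\le i<b-a$ and $0\le l\le d$. For $l=0$ it shows that $\varphi_1$ is a constant $x\in\mathbb Z$. Iterating, $(\sigma-1)^d\varphi_{d+1}(i)=x$ for $0\le i\le b-a-d$, a range that contains $0\le i\le2d$. Since $\sigma^3-1=(1+\sigma+\sigma^2)(\sigma-1)$ and the coefficients of $(1+\sigma+\sigma^2)^d$ add up to $3^d$,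
\[
3^dx=(\sigma^3-1)^d\varphi_{d+1}(0)=\sum_{i=0}^d(-1)^{d-i}\binom di\varphi_{d+1}(3i).
\]
The right side has absolute value at most $2^dN$. So $|x|\le(2/3)^dN<1$ and $x=0$.
\end{proof}

Both hypotheses on the values are needed: $F(n,k)=\binom{n-a}{k-\kappa-1}$ is integer valued, obeys Pascal's rule, vanishes on column $\kappa$ and equals $1$ on column $\kappa+1$, but it is not bounded by $N$; a small multiple of it is bounded but not integer valued.

\begin{lemma}[Propagation]\label{lem:prop}
Let $N\ge1$, $d\ge2$ with $(3/2)^d>N$. Let $(s_n)_{a\le n\le b}$ be a path with $b\ge a+3d$ and put $W=\{(n,k):a\le n\le b,\ |k-s_n|\le8d-1\}$. Let $F\colon W\to\mathbb Z$ satisfy $|F|\le N$ and $F(n+1,k+1)=F(n,k)+F(n,k+1)$ whenever the three points lie in $W$. If $F(n,k)=0$ for $|k-s_n|\le3d$ in the rows $a\le n\le a+3d$, then the same holds in all rows $a\le n\le b$.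
\end{lemma}

\begin{proof}
Let $a+3d\le m<b$ and suppose the claim holds in the rows $m-3d,\dots,m$. We prove it in row $m+1$. Pascal's rule gives $F(m+1,k)=F(m,k-1)+F(m,k)=0$ for $s_m-3d+1\le k\le s_m+3d$.

\emph{Case $s_{m+1}=s_m+1$.} Only the column $K=s_m+3d+1$ is missing. We look for a column that vanishes in all the last $3d+1$ rows and move right from it. Let $\kappa=s_{m-3d}+3d\le K-1$. For $m-3d\le n\le m$ we have $s_{m-3d}\le s_n\le s_{m-3d}+3d$, that is, $s_n\le\kappa\le s_n+3d$, and so $F(n,\kappa)=0$. The rectangle with rows $m-3d,\dots,m+1$ and columns $\kappa,\dots,K+d$ lies in $W$: for each of these rows $n$ we have $s_n\le s_{m-3d}+3d+1=\kappa+1$, and $s_m\le s_n+3d$ gives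
\[
K+d=s_m+4d+1\le s_n+7d+1\le s_n+8d-1.
\]
Apply Lemma~\ref{lem:cont} on the rows $m-3d,\dots,m+1$ successively with $\kappa,\kappa+1,\dots,K-1$ as the first column; the last column used is $(K-1)+d+1=K+d$, and each application supplies the hypothesis of the next. The last one gives $F(m+1,K)=0$.

\emph{Case $s_{m+1}=s_m$.} Only the column $s_m-3d$ is missing. We reflect the triangle. Put $s^*_n=n-s_n$ and $F^*(n,k)=F(n,n-k)$. Then $(s^*_n)$ is a path with $s^*_{m+1}=s^*_m+1$, and $|k-s^*_n|=|(n-k)-s_n|$, so the map $(n,k)\mapsto(n,n-k)$ exchanges $W$ with the corresponding set $W^*$ for $(s^*_n)$, and likewise the bands of half-width $3d$. If $(n,k),(n,k+1),(n+1,k+1)\in W^*$, then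
\[
F^*(n+1,k+1)=F(n+1,n-k)=F(n,n-k-1)+F(n,n-k)=F^*(n,k+1)+F^*(n,k).
\]
So the first case applies to $F^*$ and gives $F^*(m+1,s^*_m+3d+1)=0$. Since $m+1-(s^*_m+3d+1)=s_m-3d$, this is $F(m+1,s_m-3d)=0$.
\end{proof}

\section{Vanishing of the defect in a slab}\label{sec:slab}

In this section $Q$ is a slab at scale $j$ with first row $t$, and $j$ is so large that $\rho\ge400$ and $Q$ lies in the region $0<k<n$. Each step of the argument loses a margin, so we introduce nested parallelograms: for $m=1,\dots,7$,
\[
\hat Q_m=\Big\{(x,y)\in\mathbb R^2:\ t+\tfrac m{20}\rho\le x\le t+\big(1-\tfrac m{20}\big)\rho,\ \ |y-\alpha x|\le\big(4-\tfrac m{20}\big)\rho\Big\},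
\]
and $Q_m=\hat Q_m\cap\mathbb Z^2$. The sets $\hat Q_m$ are convex. A displacement of length at most $10$ changes $x$ by at most $10$ and $y-\alpha x$ by at most $20\le\rho/20$. Therefore:
\begin{itemize}
\item[(M)] lattice points within distance $10$ of $\hat Q_{m+1}$ lie in $Q_m$, and lattice points within distance $10$ of $\hat Q_1$ lie in $Q$.
\end{itemize}

\begin{proposition}\label{prop:slab}
There is $\delta_0>0$, depending only on $\alpha$, such that $\sum_{(n,k)\in Q}u(n,k)^2\le\delta_0$ implies $w=0$ on $Q_7$.
\end{proposition}

\subsection{A mean value property}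

Pascal's rule is not an averaging rule: its weights add up to $2$. A sign repairs this. Put $\tilde w(n,k)=(-1)^nw(n,k)$. Then the rule says $\tilde w(n+1,k+1)+\tilde w(n,k+1)+\tilde w(n,k)=0$, so the sum $A+B+C$ of the shifts by $(1,1)$, $(0,1)$, $(0,0)$ annihilates $\tilde w$. Since $A+B+C$ divides $A^3+B^3+C^3-3ABC$, the value at the shift $(1,2)$ is the mean of the values at the shifts $(3,3)$, $(0,3)$, $(0,0)$. Let
\[
v_1=(2,1),\qquad v_2=(-1,1),\qquad v_3=(-1,-2),\qquad v_1+v_2+v_3=0,
\]
and $\nabla_iF(z)=F(z+v_i)-F(z)$. We say that $F$ has the \emph{mean value property} at $z$ if $F(z)=\frac13\sum_{i=1}^3F(z+v_i)$, equivalently $\sum_i\nabla_iF(z)=0$.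

\begin{lemma}\label{lem:mean}
If $Q\cap\mathcal E=\emptyset$, then $\tilde w$ has the mean value property at every $z\in Q_2$.
\end{lemma}

\begin{proof}
Write $z=(n+1,k+2)$. The arguments of $u$ that occur below lie in the rows $n,\dots,n+3$ and columns $k,\dots,k+4$, within distance $3$ of $z$, hence in $Q$ by (M). So Lemma~\ref{lem:algebra}(c) applies. Three iterations give
\[
w(n+3,k+3)=w(n,k)+3w(n,k+1)+3w(n,k+2)+w(n,k+3),
\]
and $w(n,k+1)+w(n,k+2)=w(n+1,k+2)$. Hence $w(n+3,k+3)-w(n,k+3)-w(n,k)=3w(n+1,k+2)$. Multiplying by $(-1)^{n+1}$ gives $\tilde w(z+v_1)+\tilde w(z+v_2)+\tilde w(z+v_3)=3\tilde w(z)$.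
\end{proof}

For a harmonic function the $L^2$ norm of the gradient on a region is at most the $L^2$ norm of the function on a larger region divided by the width of the margin. Here is the discrete version; it depends on $v_1+v_2+v_3=0$.

\begin{lemma}[Caccioppoli inequality]\label{lem:cacc}
There is a constant $C_0$, depending only on $\alpha$, with the following property. Let $m\in\{2,4\}$ and let $F$ be a real function on $Q_{m-1}$ that has the mean value property at every point of $Q_m$. Then
\[
\sum_{i=1}^3\sum_{z\in Q_{m+1}}|\nabla_iF(z)|^2\le\frac{C_0}N\sum_{z\in Q_{m-1}}F(z)^2.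
\]
\end{lemma}

\begin{proof}
Fix smooth functions $\phi,\psi\colon\mathbb R\to[0,1]$, depending only on $m$, with $\phi=1$ on $[\frac{m+1}{20},1-\frac{m+1}{20}]$, $\phi=0$ off $[\frac m{20},1-\frac m{20}]$, $\psi(y)=1$ for $|y|\le4-\frac{m+1}{20}$ and $\psi(y)=0$ for $|y|>4-\frac m{20}$. Let $G(x,y)=\phi(x)\psi(y)$ and, for $z=(n,k)\in\mathbb Z^2$,
\[
\chi(z)=G\big(p(z)\big),\qquad p(z)=\Big(\frac{n-t}\rho,\frac{k-\alpha n}\rho\Big).
\]
Then $\chi\ge0$, $\chi=1$ on $Q_{m+1}$ and $\chi=0$ off $Q_m$. For $z\in Q_m$,
\[
\sum_i\big(F(z+v_i)^2-F(z)^2\big)=\sum_i|\nabla_iF(z)|^2+2F(z)\sum_i\nabla_iF(z)=\sum_i|\nabla_iF(z)|^2 .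
\]
Multiply by $\chi(z)$, sum over $z$, and shift the variable in the terms $\chi(z)F(z+v_i)^2$:
\[
\sum_{z\in Q_m}\chi(z)\sum_i|\nabla_iF(z)|^2=\sum_{z\in Q_{m-1}}F(z)^2\sum_i\big(\chi(z-v_i)-\chi(z)\big).
\]
Here we used that $Q_m+v_i\subset Q_{m-1}$, by (M). Let $\ell(n,k)=(n,k-\alpha n)$, a linear map. Then $p(z-v_i)=p(z)-\rho^{-1}\ell(v_i)$, and Taylor's formula gives
\[
\chi(z-v_i)-\chi(z)=-\rho^{-1}DG(p(z))\,\ell(v_i)+O(\rho^{-2}),
\]
with a constant depending only on $\sup\|D^2G\|$ and $|\ell(v_i)|$. The first-order terms add up to zero because $\sum_i\ell(v_i)=\ell(0)=0$. So the inner sum is $O(\rho^{-2})=O(1/N)$.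
\end{proof}

\subsection{Classes}

The differences $\nabla_i$ connect only points that differ by an element of $\mathbb Zv_1+\mathbb Zv_2$. This lattice is $\{(n,k):3\mid n+k\}$: both generators have this property, and if $n+k=3a$ then $(n,k)=av_1+(2a-n)v_2$. We call the three sets $\{(n,k):n+k\equiv r\pmod3\}$ \emph{classes}. The set $Q_7$ has at least $0.3\rho-1\ge0.29\rho$ rows, and each row consists of at least $7.3\rho-1$ consecutive integers, of which at least $2.4\rho$ belong to a given class. Hence
\begin{equation}\label{eq:count}
\text{each class has at least } N/2 \text{ points in } Q_7 .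
\end{equation}

\begin{lemma}[Connectivity]\label{lem:conn}
Let $m\in\{5,6\}$ and let $F$ be a function on $Q_{m-1}$ with $\nabla_1F=\nabla_2F=0$ on $Q_m$. Then $F$ is constant on each class in $Q_{m+1}$.
\end{lemma}

\begin{proof}
Let $z\ne z'$ be points of $Q_{m+1}$ in one class. Write $z'-z=\sigma av_1+\sigma'bv_2$ with integers $a,b\ge0$ and signs $\sigma,\sigma'\in\{\pm1\}$, and put $r=a+b\ge1$. We approximate the segment from $z$ to $z'$ by a staircase. For $0\le s\le r$ let $e_s=\lfloor sa/r\rfloor$ and $z_s=z+\sigma e_sv_1+\sigma'(s-e_s)v_2$. Then $z_0=z$, $z_r=z'$, and $e_{s+1}-e_s\in\{0,1\}$, so consecutive points differ by $\sigma v_1$ or $\sigma'v_2$. Since $s-sb/r=sa/r$,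
\[
z_s-\Big(z+\frac sr(z'-z)\Big)=\Big(\frac{sa}r-e_s\Big)(-\sigma v_1+\sigma'v_2),
\]
which has length less than $\sqrt5+\sqrt2<4$. The point $z+\frac sr(z'-z)$ lies in the convex set $\hat Q_{m+1}$, so $z_s\in Q_m$ by (M). A step $+v_i$ changes $F$ by $\nabla_iF(z_s)=0$ and a step $-v_i$ changes it by $-\nabla_iF(z_{s+1})=0$. So $F(z)=F(z')$.
\end{proof}

The estimates will show that $\tilde w$ is constant on classes, and Pascal's rule alone cannot give more. For integers $\gamma_0,\gamma_1,\gamma_2$ with sum zero, the function $(-1)^n\gamma_{(n+k)\bmod3}$ is a bounded integer solution of the rule, because the points $(n,k)$, $(n,k+1)$, $(n+1,k+1)$ lie in the three different classes. These solutions are excluded by the divisibility property in Lemma~\ref{lem:algebra}(a), which is used only here.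

\begin{proof}[Proof of Proposition~\ref{prop:slab}]
Let $\delta_0=\frac12\min\big(\frac1{256},\frac1{16C_0},\frac1{8C_0^2}\big)$ and $\delta=\sum_Qu^2\le\delta_0$. Since $\delta<\frac1{100}$, we have $Q\cap\mathcal E=\emptyset$. For $(n,k)\in Q_1$ the points $(n,k)$, $(n,k+1)$ lie in $Q$ and $n+1\le2N$, so \eqref{eq:wbound} gives $w(n,k)^2\le4N^2\big(u(n,k)^2+u(n,k+1)^2\big)$ and
\begin{equation}\label{eq:w0}
\sum_{Q_1}\tilde w^2\le8N^2\delta .
\end{equation}
By Lemma~\ref{lem:mean} and Lemma~\ref{lem:cacc} with $m=2$,
\begin{equation}\label{eq:w1}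
\sum_{Q_3}|\nabla_i\tilde w|^2\le8C_0N\delta\qquad(i=1,2,3).
\end{equation}
For $z\in Q_4$ both $z$ and $z+v_i$ lie in $Q_2$; subtracting the mean value properties of $\tilde w$ at these points gives the mean value property of $\nabla_i\tilde w$ at $z$. Lemma~\ref{lem:cacc} with $m=4$ and \eqref{eq:w1} yield
\[
\sum_{l=1}^3\sum_{Q_5}|\nabla_l\nabla_i\tilde w|^2\le8C_0^2\delta<1 .
\]
The terms are squares of integers, so $\nabla_l\nabla_i\tilde w=0$ on $Q_5$ for all $i,l$.

By Lemma~\ref{lem:conn} with $m=5$, $\nabla_i\tilde w$ equals an integer constant $D$ on a given class in $Q_6$. By \eqref{eq:count} and \eqref{eq:w1}, $\frac N2D^2\le8C_0N\delta$, so $D^2\le16C_0\delta<1$ and $D=0$. Thus $\nabla_i\tilde w=0$ on $Q_6$. By Lemma~\ref{lem:conn} with $m=6$, $\tilde w$ equals an integer constant $\gamma$ on a given class $n+k\equiv r\pmod 3$ in $Q_7$. By \eqref{eq:count} and \eqref{eq:w0}, $\frac N2\gamma^2\le8N^2\delta$, so $|\gamma|\le4\sqrt\delta\,\rho<\rho/4$.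

Let $d_0=\rho/4=2^{j-2}$, which is prime to $3$. The rows of $Q_7$ are at least $0.29\rho\ge d_0$ consecutive integers, so one of them satisfies $n\equiv-1\pmod{d_0}$. This row contains at least $7.3\rho-1\ge3d_0$ consecutive columns, so by the Chinese remainder theorem one of them satisfies $k\equiv-1\pmod{d_0}$ and $k\equiv r-n\pmod3$. At this point $d_0\mid w(n,k)=\pm\gamma$ by Lemma~\ref{lem:algebra}(a). Since $|\gamma|<d_0$, we get $\gamma=0$. This holds for each of the three classes.
\end{proof}

\subsection{Proof of the criterion}

\begin{proof}[Proof of Proposition~\ref{prop:criterion}]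
Take $\delta_0$ from Proposition~\ref{prop:slab}; the conditions on $j$ below depend only on $\alpha$. Both $s_n$ and $n-s_n$ are nondecreasing, and $s_{t^*}\ge1.2\alpha N-3\rho$, $t^*-s_{t^*}\ge1.2\bar\alpha N-3\rho$. As $d=O(j)$, the tube $\mathcal T$ lies in the region $0<k<n$ for large $j$.

Let $W=\{(n,k):t^*\le n\le3N,\ |k-s_n|\le8d-1\}$. If $(n,k)\in W$, then $(n,k)$ and $(n,k+1)$ lie in $\mathcal T$, hence not in $\mathcal E$, and \eqref{eq:wbound} gives $|w(n,k)|\le\frac{3N+1}{10}\le N$. For the same reason, if $(n,k)$, $(n,k+1)$, $(n+1,k+1)$ lie in $W$, the five points of Lemma~\ref{lem:algebra}(c) lie in $\mathcal T$, so $w$ obeys Pascal's rule there.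

Let $t^*\le n\le t^*+3d$ and $|k-s_n|\le3d$. Then $t+0.5\rho\le n\le t+0.65\rho$ for large $j$. Each step changes $s_n-\alpha n$ by less than $1$, so $|k-\alpha n|\le3d+3d+3\rho\le3.65\rho$. Thus $(n,k)\in Q_7$ and $w(n,k)=0$ by Proposition~\ref{prop:slab}. Lemma~\ref{lem:prop} gives $w(n,s_n)=0$ for $t^*\le n\le3N$, and Proposition~\ref{prop:rigid} gives $\|\theta\|<\frac1{30N}$.
\end{proof}

\section{Finding the slab and the tube}\label{sec:walk}

We prove Proposition~\ref{prop:existence}. Assume that $Z=\sum_nu(n,S_n)^2<\infty$ almost surely. Constants $c,C,c_1,C_1,C_2>0$ depend only on $\alpha$, and $c,C$ may change from line to line; how large $j$ must be may depend on $\theta$ and $\delta$. We say that the walk \emph{meets} a set $\mathcal A\subset\mathbb Z^2$ at time $n$ if $(n,S_n)\in\mathcal A$.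

\subsection{A bounded submartingale}

We know that $Z$ is finite, not that it has finite expectation, while the plan needs expected contributions that are summable over the scales. The remedy is to weight each point of the triangle by the quality of the future seen from it. Let
\[
h(n,k)=\mathbf E\Big[\exp\Big(-\sum_{m\ge n}u(m,S_m)^2\Big)\,\Big|\,S_n=k\Big]\in[0,1],\qquad h_n=h(n,S_n).
\]

\begin{lemma}\label{lem:h}
$h_n\to1$ almost surely, $\mathbf E(h_{n+1}|\mathcal F_n)\ge h_n$, and
\begin{equation}\label{eq:sub}
\mathbf E(h_{n+1}^2|\mathcal F_n)-h_n^2\ \ge\ \mathbf E\big((h_{n+1}-h_n)^2\,\big|\,\mathcal F_n\big)+2u(n,S_n)^2h_n^2 .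
\end{equation}
\end{lemma}

\begin{proof}
By the Markov property of $(S_n)$, $\mathbf E(e^{-Z}|\mathcal F_n)=\exp\big(-\sum_{m<n}u(m,S_m)^2\big)h_n$. The left side tends to $e^{-Z}$ by L\'evy's theorem, the first factor on the right tends to $e^{-Z}$, and $e^{-Z}>0$. So $h_n\to1$. Conditioning on one step gives $h_n=e^{-u(n,S_n)^2}\mathbf E(h_{n+1}|\mathcal F_n)$, hence $\mathbf E(h_{n+1}-h_n|\mathcal F_n)\ge u(n,S_n)^2h_n\ge0$. Insert this into $h_{n+1}^2-h_n^2=(h_{n+1}-h_n)^2+2h_n(h_{n+1}-h_n)$.
\end{proof}

Thus $h_n^2$ is a submartingale with values in $[0,1]$, and its total expected increase, at most $1$, pays both for the oscillation of $h_n$ and for $u^2$ where $h$ is not small.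

\subsection{The scale and the starting point}

\begin{lemma}\label{lem:scale}
There are an infinite set $\mathcal J$ of positive integers and, for $j\in\mathcal J$, an integer $k_0=k_0(j)\in[0,N]$ and a number $\varepsilon=\varepsilon(j)\ge0$ such that $j\varepsilon\to0$ along $\mathcal J$, $|k_0-\alpha N|\le\rho$, and the following holds for the conditional probability $\mathbf P_0$ and expectation $\mathbf E_0$ given $S_N=k_0$. With $\mathcal H=\{(n,k):h(n,k)<\frac12\}$,
\begin{gather}
\mathbf E_0\sum_{n=N}^{4N-1}2u(n,S_n)^2h_n^2\le\varepsilon,\label{eq:energy}\\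
\mathbf P_0\big(\text{the walk meets }\mathcal H\text{ at a time in }[N,3N]\big)\le7\varepsilon,\label{eq:H}\\
\mathbf P_0\big(\text{the walk meets }\mathcal E\text{ at a time in }[N,3N]\big)\le207\varepsilon.\label{eq:E}
\end{gather}
\end{lemma}

\begin{proof}
For $N=4^j$ let $\beta_j=\mathbf E(h_{4N}^2-h_N^2)$. By \eqref{eq:sub}, $\beta_j\ge0$, and the sum telescopes, so $\sum_j\beta_j\le1$. If $j\beta_j$ were bounded below by a positive constant for large $j$, the sum would diverge. So $j\beta_j\to0$ along an infinite set $\mathcal J$.

Let $\varepsilon_j(k)=\mathbf E(h_{4N}^2-h_N^2\,|\,S_N=k)$. It is nonnegative by \eqref{eq:sub}, and $\mathbf E\,\varepsilon_j(S_N)=\beta_j$, so $\mathbf P(\varepsilon_j(S_N)>4\beta_j)\le\frac14$ by Markov's inequality (the probability is $0$ if $\beta_j=0$). By Chebyshev's inequality, $\mathbf P(|S_N-\alpha N|>\rho)\le\alpha\bar\alpha N/\rho^2\le\frac14$. By Lemma~\ref{lem:h}, $\mathbf P(h_N<0.9)<\frac14$ after finitely many $j$ are removed from $\mathcal J$. So there is $k_0$ with $|k_0-\alpha N|\le\rho$, $h(N,k_0)\ge0.9$ and $\varepsilon:=\varepsilon_j(k_0)\le4\beta_j$.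 Applying $\mathbf E_0$ to \eqref{eq:sub} and summing over $N\le n<4N$ gives \eqref{eq:energy} and
\begin{equation}\label{eq:osc}
\mathbf E_0\sum_{n=N}^{4N-1}(h_{n+1}-h_n)^2\le\varepsilon.
\end{equation}

For $n\ge N$ write $h_n=h_N+Y_n+A_n$, where $A_n=\sum_{N\le m<n}\mathbf E(h_{m+1}-h_m|\mathcal F_m)\ge0$ and $(Y_n)$ is a martingale under $\mathbf P_0$ with $Y_N=0$. Subtracting a conditional mean does not increase the second moment, so $\mathbf E_0(Y_{m+1}-Y_m)^2\le\mathbf E_0(h_{m+1}-h_m)^2$, and by orthogonality and \eqref{eq:osc}, $\mathbf E_0Y_{3N}^2\le\varepsilon$. If $h_n<\frac12$, then $Y_n\le h_n-h_N<-0.4$. Kolmogorov's inequality for martingales, $\mathbf P_0(\max_{n\le3N}|Y_n|\ge y)\le\mathbf E_0Y_{3N}^2/y^2$, bounds the probability in \eqref{eq:H} by $\varepsilon/0.16\le7\varepsilon$. If $(n,S_n)\in\mathcal E\setminus\mathcal H$, then $2u(n,S_n)^2h_n^2\ge2\cdot\frac1{100}\cdot\frac14=\frac1{200}$. By \eqref{eq:energy} and Markov's inequality the walk meets $\mathcal E\setminus\mathcal H$ at a time in $[N,3N]$ with probability at most $200\varepsilon$. Together with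 \eqref{eq:H} this gives \eqref{eq:E}.
\end{proof}

We condition on $S_N=k_0$ because \eqref{eq:H} needs a starting point with $h$ close to $1$: the unconditional probability $\mathbf P(h_N<0.9)$ tends to zero at an unknown rate, while the tube needs probabilities of order $o(1/j)$. Under $\mathbf P_0$ the steps after time $N$ are independent with the original law; in particular $S_m-k_0$ has the law of $S_{m-N}$ under $\mathbf P$. From now on $j\in\mathcal J$ is large.

\subsection{The slab}

To turn \eqref{eq:energy} into a bound on a sum over lattice points we need lower bounds for the hitting probabilities and for $h$. The first comes from the de Moivre--Laplace local limit theorem: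
\[
\sup_{i\in\mathbb Z}\Big|\sqrt r\,\mathbf P(S_r=i)-\frac1{\sqrt{2\pi\alpha\bar\alpha}}\,e^{-(i-\alpha r)^2/(2\alpha\bar\alpha r)}\Big|\longrightarrow0\qquad(r\to\infty).
\]
It implies $\mathbf P(S_r=i)\le C_1r^{-1/2}$ for all $r\ge1$ and all $i$. Let $(m,\kappa)$ be a point of a slab at scale $j$, and put $r=m-N$, $i=\kappa-k_0$. Then $0.2\rho^2\le r\le0.4\rho^2$ and $|i-\alpha r|\le|\kappa-\alpha m|+|k_0-\alpha N|\le5\rho$, so the exponent is at most $25/(0.4\,\alpha\bar\alpha)$ in absolute value. Hence for large $j$
\begin{equation}\label{eq:llt}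
\mathbf P_0(S_m=\kappa)\ge c_1/\rho\qquad\text{for every point }(m,\kappa)\text{ of every slab.}
\end{equation}

\begin{lemma}\label{lem:slab}
For large $j\in\mathcal J$ there is a slab $Q$ at scale $j$ with $\sum_{(n,k)\in Q}u(n,k)^2\le20\varepsilon/c_1$.
\end{lemma}

\begin{proof}
Let $I=\lfloor\rho/5\rfloor-1$ and let $Q^{(i)}$, $0\le i<I$, be the slab with first row $t_i=\lceil1.2N\rceil+i\rho$. The last row of $Q^{(I-1)}$ is $\lceil1.2N\rceil+I\rho-1\le1.4N$, so these are disjoint slabs at scale $j$. Call $Q^{(i)}$ \emph{clean} if it contains no point of $\mathcal H$, and let $J$ be the set of indices of slabs that are not clean. We show that $|J|\le C\varepsilon\rho$: many points of $\mathcal H$ in well separated rows would be hit with a probability that contradicts \eqref{eq:H}.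

Let $J\ne\emptyset$ and choose $(m_i,\kappa_i)\in Q^{(i)}\cap\mathcal H$ for $i\in J$. Let $J'\subset J$ consist of indices of one parity, with $|J'|\ge|J|/2$. For $i<i'$ in $J'$ we have $i'-i\ge2$, so $m_{i'}-m_i\ge(i'-i-1)\rho\ge(i'-i)\rho/2$. Let $V$ be the number of $i\in J'$ with $S_{m_i}=\kappa_i$. By \eqref{eq:llt}, $\mathbf E_0V\ge c_1|J|/(2\rho)$. By the Markov property, the conditional probability of $S_{m_{i'}}=\kappa_{i'}$ given $S_{m_i}=\kappa_i$ is at most $C_1((i'-i)\rho/2)^{-1/2}$. Since $\sum_{r=1}^\rho r^{-1/2}\le2\sqrt\rho$,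
\[
\mathbf E_0V^2\le\mathbf E_0V\Big(1+2\sum_{r=1}^\rho C_1(r\rho/2)^{-1/2}\Big)\le C_2\,\mathbf E_0V,\qquad C_2=1+4\sqrt2\,C_1.
\]
By the Cauchy--Schwarz inequality $(\mathbf E_0V)^2\le\mathbf P_0(V>0)\,\mathbf E_0V^2$, so $\mathbf P_0(V>0)\ge\mathbf E_0V/C_2\ge c|J|/\rho$. On $\{V>0\}$ the walk meets $\mathcal H$, so $c|J|/\rho\le7\varepsilon$ by \eqref{eq:H}. As $\varepsilon\to0$, at least $I-C\varepsilon\rho\ge\rho/10$ slabs are clean for large $j$.

On clean slabs $h\ge\frac12$. By \eqref{eq:energy} and \eqref{eq:llt}, $\frac{c_1}\rho\cdot2\cdot\frac14\sum u(n,k)^2\le\varepsilon$, where the sum runs over all points of all clean slabs. So this sum is at most $2\rho\varepsilon/c_1$, and one of the at least $\rho/10$ clean slabs contributes at most $20\varepsilon/c_1$.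
\end{proof}

\subsection{The tube}

Fix the slab $Q$ of Lemma~\ref{lem:slab} and its middle row $t^*$; they are not random. Estimate \eqref{eq:E} concerns the path itself, and we need it for the translates of the path by $|s|\le8d$ columns. At time $t^*$ the walk has made at least $0.2N$ steps and is spread over $\sqrt N$ columns, so a translation by $O(\log N)$ columns changes its law by a bounded factor, except in the far tails.

\begin{lemma}\label{lem:tube}
Let $\mathcal T$ be the tube of the random path $(S_n)_{t^*\le n\le3N}$. Then $\mathbf P_0(\mathcal T\cap\mathcal E\ne\emptyset)\to0$ as $j\to\infty$ in $\mathcal J$.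
\end{lemma}

\begin{proof}
Let $R=8d$ and $M=t^*-N\in[0.2N,0.4N]$. Let $b(i)=\mathbf P(S_M=i)=\binom Mi\alpha^i\bar\alpha^{\,M-i}$, which is $0$ unless $0\le i\le M$. For $i\in\mathbb Z$ let $\eta(i)$ be the probability that the walk started at column $k_0+i$ in row $t^*$ meets $\mathcal E$ at a time in $[t^*,3N]$. By \eqref{eq:E}, $\sum_ib(i)\eta(i)\le207\varepsilon$. For $|s|\le R$, the translated path $S_n+s$ is a walk started at $S_{t^*}+s$, so
\begin{equation}\label{eq:shift}
\mathbf P_0\big((n,S_n+s)\in\mathcal E\text{ for some }n\in[t^*,3N]\big)=\sum_ib(i)\eta(i+s)=\sum_ib(i-s)\eta(i).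
\end{equation}
Let $y=\min(\alpha,\bar\alpha)M/(10R)$. For large $j$ we have $y\ge2R$ and $y+R<\min(\alpha,\bar\alpha)M$; the latter ensures $0<i'<M$ whenever $|i'-\alpha M|\le y+R$. For such $i'$ with $i'\le\alpha M+y$,
\[
\frac{b(i'-1)}{b(i')}=\frac{i'\,\bar\alpha}{(M-i'+1)\,\alpha}\le\frac{(\alpha M+y)\,\bar\alpha}{(\bar\alpha M-y)\,\alpha}=\frac{1+\frac y{\alpha M}}{1-\frac y{\bar\alpha M}}\le\frac{1+\frac1{10R}}{1-\frac1{10R}}\le1+\frac1{2R},
\]
and for such $i'$ with $i'\ge\alpha M-y$,
\[
\frac{b(i'+1)}{b(i')}=\frac{(M-i')\,\alpha}{(i'+1)\,\bar\alpha}\le\frac{(\bar\alpha M+y)\,\alpha}{(\alpha M-y)\,\bar\alpha}=\frac{1+\frac y{\bar\alpha M}}{1-\frac y{\alpha M}}\le1+\frac1{2R}.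
\]
Let $|i-\alpha M|\le y$. Applying the first bound $s$ times if $s>0$ and the second $|s|$ times if $s<0$, we get $b(i-s)\le(1+\frac1{2R})^Rb(i)\le e^{1/2}b(i)\le2b(i)$. For the remaining $i$, Chebyshev's inequality and $y-R\ge y/2$ give
\[
\sum_{|i-\alpha M|>y}b(i-s)\le\mathbf P\big(|S_M-\alpha M|>y/2\big)\le\frac{M/4}{y^2/4}=\frac M{y^2}\le\frac{CR^2}N .
\]
So \eqref{eq:shift} is at most $414\varepsilon+CR^2/N$. Summing over $|s|\le R$,
\[
\mathbf P_0(\mathcal T\cap\mathcal E\ne\emptyset)\le(2R+1)\big(414\varepsilon+CR^2/N\big)\longrightarrow0,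
\]
because $R=O(j)$, $j\varepsilon\to0$ and $N=4^j$. This is the only place where $j\varepsilon\to0$, rather than $\varepsilon\to0$, is needed.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:existence}]
Let $j\in\mathcal J$ be large. The slab $Q$ of Lemma~\ref{lem:slab} satisfies $\sum_Qu^2\le20\varepsilon/c_1\le\delta$. Under $\mathbf P_0$ the variable $S_{t^*}-\alpha t^*$ has mean $k_0-\alpha N$, of absolute value at most $\rho$, and variance $\alpha\bar\alpha(t^*-N)\le0.1N$. By Chebyshev's inequality, $\mathbf P_0(|S_{t^*}-\alpha t^*|>3\rho)\le0.1N/(2\rho)^2=\frac1{40}$. By Lemma~\ref{lem:tube}, $\mathbf P_0(\mathcal T\cap\mathcal E\ne\emptyset)<\frac12$. So with positive probability neither event occurs, and any such realization of $(S_n)_{t^*\le n\le3N}$ is a path with the required properties.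
\end{proof}

Propositions~\ref{prop:criterion} and~\ref{prop:existence} are now proved. By Section~\ref{sec:idea} they imply Theorem~\ref{thm:div}, and by Section~\ref{sec:reduction} Theorem~\ref{thm:wm} follows.
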